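# Holomorphic bijections between Banach domains whose derivatives are not isomorphisms

## Coordinatewise exponentials on $\ell^1(A)$

For $1\le r<\infty$ and $t\in\mathbb C$ put
$$\epsilon_r(t)=r\,(e^{t/r}-1),\qquad\text{and put}\qquad \epsilon_\infty(t)=t .$$
Each $\epsilon_r$ is normalized by $\epsilon_r(0)=0$, $\epsilon_r'(0)=1$. For finite $r$ it has period $2\pi i r$ and omits exactly the value $-r$; for $r=\infty$ it has no period and omits nothing. The object of this lecture is what one gets by applying such functions in many coordinates at once, possibly in uncountably many, with a different $r$ in each coordinate.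

For a set $A$, $\ell^1(A)$ is the complex Banach space of families $x=(x_a)_{a\in A}$ with $\|x\|=\sum_a|x_a|<\infty$; its unit vectors are $e_a$. Every $x\in\ell^1(A)$ has countable support. If $A$ is uncountable, the space is nonseparable, because $\|e_a-e_b\|=2$ for $a\ne b$. A bounded family of vectors $(u_a)$ in a Banach space $U$ determines a bounded linear map $\ell^1(A)\to U$ with $e_a\mapsto u_a$, of norm $\sup\|u_a\|$. Direct sums always carry the $\ell^1$-norm, and $\mathbb N=\{1,2,\dots\}$.

For a function $r:A\to[1,\infty]$ define
$$E_r(x)=\big(\epsilon_{r_a}(x_a)\big)_{a\in A},\qquad x\in\ell^1(A).$$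

With one coordinate and $r=1$ this is $t\mapsto e^t-1$, the covering of $\mathbb C\setminus\{-1\}$ by $\mathbb C$ with period group $2\pi i\mathbb Z$. We want the same picture for every $A$ and $r$. First we fix what "holomorphic" means.

**Definition.** Let $X,Y$ be complex Banach spaces and $\mathfrak D\subset X$ a *domain* (a nonempty open connected set). A map $f:\mathfrak D\to Y$ is *holomorphic* if it is continuous and for all $x\in\mathfrak D$, $h\in X$ the limit
$$f'(x)h=\lim_{t\to0}\frac{f(x+th)-f(x)}t\qquad(t\in\mathbb C)$$
exists. Then $df(x)h=f'(x)h$ is linear in $h$.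

We use the following textbook facts.

* *Fréchet differentiability.* For each $x$ there is $c(x)$ with $\|f(x+h)-f(x)-df(x)h\|\le c(x)\|h\|^2$ for small $\|h\|$.
* *Norm continuity of $df$.* Let $\|f\|\le M$ on a ball $B(x_0,4\rho)\subset\mathfrak D$. Cauchy's formula $df(x)h=\frac1{2\pi i}\oint f(x+\zeta h)\zeta^{-2}\,d\zeta$ over circles of radius at most $\rho$, with $\|h\|=1$, gives $\|df(x)\|\le M/\rho$ on $B(x_0,3\rho)$. So $f$ is $M/\rho$-Lipschitz there. Using the formula once more, for $x,x'\in B(x_0,\rho)$ and $|\zeta|=\rho$, we get $\|df(x)-df(x')\|\le \rho^{-1}(M/\rho)\|x-x'\|$.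
* *Mean value inequality.* If the segment $[x,x']$ lies in $\mathfrak D$ and $\|df-A\|\le\eta$ on it for a bounded operator $A$, then $\|f(x')-f(x)-A(x'-x)\|\le\eta\|x'-x\|$.
* *Inverse function theorem.* If $df(x)$ is an isomorphism, then $f$ is biholomorphic from a neighborhood of $x$ onto a neighborhood of $f(x)$.
* *Series.* A series of continuous homogeneous polynomials converging uniformly on bounded sets is holomorphic: the sum is continuous, and along each complex line it is a locally uniform limit of polynomials in $t$.

**Lemma 1.** Let $r:A\to[1,\infty]$. Then: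

1. $E_r:\ell^1(A)\to\ell^1(A)$ is holomorphic, and $dE_r(x)$ is an isomorphism of $\ell^1(A)$ for every $x$. So $E_r$ is locally biholomorphic.
2. $E_r(\ell^1(A))=\Omega_r:=\{w\in\ell^1(A): w_a\ne-r_a\text{ whenever }r_a<\infty\}$, and $\Omega_r$ is open and connected.
3. $E_r(x)=E_r(x')$ if and only if $x-x'\in2\pi i\,\mathrm{span}_{\mathbb Z}\{r_ae_a:r_a<\infty\}$ (finite sums).

*Proof of 1.* Expanding the exponential, $E_r=\sum_{k\ge1}P_k$ with
$$P_k(x)_a=\frac{x_a^k}{r_a^{k-1}\,k!},$$
where for $r_a=\infty$ only $k=1$ occurs. $P_k$ is $k$-homogeneous and comes from a bounded $k$-linear map (multiply coordinates). Since $r_a\ge1$, $\|P_k(x)\|\le\sum_a|x_a|^k/k!\le\|x\|^k/k!$. So the series converges uniformly on bounded sets, and $E_r$ is holomorphic. Reading off coordinates, $dE_r(x)$ is multiplication by the family $(e^{x_a/r_a})_a$, with entry $1$ where $r_a=\infty$. As $|x_a/r_a|\le\|x\|$, the moduli of the entries lie between $e^{-\|x\|}$ and $e^{\|x\|}$, so this multiplication is an isomorphism. The inverse function theorem applies.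

*Proof of 2.* The value $-r_a$ is omitted by $\epsilon_{r_a}$, so $E_r(\ell^1(A))\subset\Omega_r$. Let $w\in\Omega_r$. For all but finitely many $a$ we have $|w_a|\le\frac12\le\frac{r_a}2$. There take $x_a=r_a\operatorname{Log}(1+w_a/r_a)$, or $x_a=w_a$ if $r_a=\infty$. For $|u|\le\frac12$ we have $|\operatorname{Log}(1+u)|\le\sum_{n\ge1}|u|^n\le2|u|$, so $|x_a|\le2|w_a|$. At the finitely many remaining $a$ take any solution of $\epsilon_{r_a}(x_a)=w_a$. Then $x\in\ell^1(A)$ and $E_r(x)=w$. So $\Omega_r$ is the image of $E_r$. It is open because $E_r$ is locally biholomorphic, and connected because it is a continuous image of $\ell^1(A)$.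

*Proof of 3.* $E_r(x)=E_r(x')$ means $x_a-x_a'\in2\pi i r_a\mathbb Z$ when $r_a<\infty$ and $x_a=x_a'$ when $r_a=\infty$. A nonzero difference has modulus at least $2\pi$, because $r_a\ge1$. Since $x-x'\in\ell^1(A)$, only finitely many differences are nonzero. $\square$

So $\ell^1(A)$ divided by the period group $2\pi i\,\mathrm{span}_{\mathbb Z}\{r_ae_a\}$ *is* a domain $\Omega_r$ in a Banach space. The period group is free abelian, and it is as large as we like. This is what the construction uses.

## Two assertions about the derivative of a holomorphic bijection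

These maps will answer the following question. Let $f$ be a holomorphic one-to-one mapping of a domain $\mathfrak D\subset X$ onto a domain $\mathfrak D'\subset Y$, with $X,Y$ complex Banach spaces. We call these **the conditions of the Problem**. In $\mathbb C^n$ it is classical that an injective holomorphic map has nonvanishing Jacobian, so $df(z)$ is an automorphism at every point. What remains of this in Banach spaces? The conjecture under discussion asserts two things together:

* (a) for all $X,Y$ and all $f$ satisfying the conditions of the Problem, $df(x)$ is injective for every $x\in\mathfrak D$;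
* (b) there exist $X$, $Y$, $\mathfrak D$, $\mathfrak D'$, $f$ satisfying the conditions of the Problem and a point $x$ such that $df(x)$ is not surjective onto $Y$.

As a conjunction the conjecture is **false**: (a) is false and (b) is true. We work in ZFC.

**Theorem A.**

1. There are a complex Banach space $X$, $Y=X\oplus\mathbb C$, and a holomorphic bijection $f$ of a domain $\mathfrak D\subset X$ onto a domain $\mathfrak D'\subset Y$ such that for *every* $x\in\mathfrak D$, $df(x)$ is injective with closed range of codimension exactly $1$. In particular $df(x)$ is never surjective, and (b) is true. ($\mathbb C$ may be replaced by any Banach space $Z\ne0$: then $Y=X\oplus Z$ and $Y/\operatorname{ran}df(x)\cong Z$.)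
2. There is an $f$ satisfying the conditions of the Problem and a point $x$ with $\dim\ker df(x)=1$. So (a) is false.
3. There is an $f$ satisfying the conditions of the Problem with $X$ and $Y$ both isometric to $\ell^1(\mathbb R)$, such that at *every* $x\in\mathfrak D$ the operator $df(x)$ is neither injective nor of dense range. In fact $\ker df(x)$ and $Y/\overline{\operatorname{ran}df(x)}$ are both nonseparable.

**Theorem B.** Let $f$ satisfy the conditions of the Problem.

1. If $df(x)$ is surjective, then it is an isomorphism. (Hence wherever injectivity fails, surjectivity fails too.)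
2. If $df(x)$ is Fredholm of index $\ge0$, then it is an isomorphism. (Index $-1$ is possible by Theorem A.1.)
3. If $\dim X<\infty$ or $\dim Y<\infty$, then $\dim X=\dim Y<\infty$ and every $df(x)$ is an isomorphism.
4. If $X$ is separable and every $df(x)$, $x\in\mathfrak D$, is injective with closed range, then every $df(x)$ is an isomorphism and $f^{-1}$ is holomorphic. (So in an example like A.1, $X$ must be nonseparable.)

Here an operator is *Fredholm* if its kernel and cokernel are finite-dimensional; its range is then closed, and its index is $\dim\ker-\dim\operatorname{coker}$. The backward shift on $\ell^1(\mathbb N)$ has index $1$ and the forward shift has index $-1$.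

Whether (a) or (b) holds when $X$ and $Y$ are restricted to be separable is not settled here. The question as posed does not require it.

## Finite dimensions: proof of B.3

We begin with the easiest case, where nothing goes wrong. For $X=Y=\mathbb C$, if $f'(x_0)=0$ and $f$ is not constant, then $f-f(x_0)$ has a zero of order $\ge2$ at $x_0$, so $f$ is at least two-to-one near $x_0$. In $\mathbb C^n$ we quote the classical theorem. The only new task is to see that finite dimension on one side forces equal dimensions.

**Step 1: $\dim X<\infty$ implies $\dim Y<\infty$.** Here $\mathfrak D$ is a countable union of compact sets, hence so is $\mathfrak D'=f(\mathfrak D)$. The open set $\mathfrak D'$ is a Baire space, so one of these compact sets has interior in $Y$. Then $Y$ has a compact closed ball, so $\dim Y<\infty$.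

**Step 2: if $\dim Y=n<\infty$, then $\dim X\le n$.** Otherwise restrict $f$ to the intersection of $\mathfrak D$ with an $(n+1)$-dimensional affine subspace that meets it. This is an injective continuous map from a nonempty open subset of $\mathbb C^{n+1}$ into $\mathbb C^n$. Composed with $\mathbb C^n\subset\mathbb C^{n+1}$, its image would be open by invariance of domain, but it lies in a proper subspace, a contradiction.

**Step 3: $\dim X<n$ is impossible.** Let $d=\dim X<n$. The map $(x,u)\mapsto f(x)$ on $\mathfrak D\times\mathbb C^{n-d}$ is locally Lipschitz into $\mathbb C^n$, and it maps the null set $\mathfrak D\times\{0\}$ onto $f(\mathfrak D)$. Locally Lipschitz maps between spaces of equal dimension preserve null sets. So the nonempty open set $\mathfrak D'$ would have measure $0$, a contradiction.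

Hence $\dim X=\dim Y$, and the classical theorem gives that every $df(x)$ is an isomorphism. This proves B.3. $\square$

## Winding one sheet through $\Omega\times Z$

How could a holomorphic bijection have a derivative that misses a direction everywhere? Take $r\equiv1$, write $E=E_r$ and $\Omega=\Omega_r$, and let
$$L=\mathrm{span}_{\mathbb Z}\{e_a:a\in A\}\subset\ell^1(A),$$
so that $E(x)=E(x')$ if and only if $x-x'\in2\pi iL$. Let $Z\ne0$ be a Banach space and $\varphi:\ell^1(A)\to Z$ a bounded linear map. Consider
$$\Phi:\ell^1(A)\to\Omega\times Z\subset\ell^1(A)\oplus Z,\qquad \Phi(x)=\Big(E(x),\tfrac1{2\pi i}\varphi(x)\Big).\tag{1}$$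
Its derivative is $\zeta\mapsto\big(dE(x)\zeta,\frac1{2\pi i}\varphi(\zeta)\big)$. Since $dE(x)$ is an isomorphism, the range is the graph of a bounded operator $\ell^1(A)\to Z$: closed, with quotient $Z$. So $d\Phi$ misses a copy of $Z$ at every point.

What does $\Phi$ cover? The points over a given $w=E(x)$ are those of $x+2\pi iL$, so the image of $\Phi$ meets $\{w\}\times Z$ in
$$\{w\}\times\big(\tfrac1{2\pi i}\varphi(x)+\varphi(L)\big),$$
a translate of the group $\varphi(L)$.

**Example.** Let $A=\{1\}$, $Z=\mathbb C$, $\varphi(t)=\alpha t$ with $\alpha\ne0$. Then $\Phi(t)=(e^t-1,\alpha t/2\pi i)$ is an injective curve that meets each vertical line over $\mathbb C\setminus\{-1\}$ in a translate of $\alpha\mathbb Z$. With two coordinates and $\varphi(t_1,t_2)=\alpha_1t_1+\alpha_2t_2$, the group is $\mathbb Z\alpha_1+\mathbb Z\alpha_2$. With countably many coordinates, $\varphi(L)$ is countable and $\Phi$ is never onto.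

With uncountably many coordinates $\varphi(L)$ can be all of $Z$. Take $A=\{z\in Z:0<\|z\|\le1\}$ and $\varphi(e_z)=z$. Every nonzero $z\in Z$ is $m\cdot(z/m)$ with $\|z/m\|\le1$ for a large integer $m$, so $\varphi(L)=Z$ and $\Phi$ maps *onto* $\Omega\times Z$. A single sheet, nowhere of full dimension, fills everything.

**Where this stops.** This $\Phi$ is not injective: by (1), $\Phi(x)=\Phi(x')$ if and only if $x-x'\in2\pi i(L\cap\ker\varphi)$, and $e_z-2e_{z/2}\in L\cap\ker\varphi$. No other choice of $A$ and $\varphi$ helps. If $\varphi|_L$ were injective with $\varphi(L)=Z$, then $L\cong Z$ would be a divisible group. But a nonzero $\lambda\in L$ has integer coordinates, and it is not divisible in $L$ by an integer larger than the modulus of one of its nonzero coordinates. So the vector space $Z$ forces relations on us, and we must pass to the quotient of $\ell^1(A)$ by the relation group $2\pi i(L\cap\ker\varphi)$. This quotient must again be a *domain in a Banach space*.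

Lemma 1 shows which groups may be divided out. If $T$ is an automorphism of $\ell^1(A)$ and
$$K=T\big(\mathrm{span}_{\mathbb Z}\{r_ae_a:r_a<\infty\}\big),\qquad r_a\in[1,\infty],$$
then $x\mapsto E_r(T^{-1}x)$ is a locally biholomorphic map of $\ell^1(A)$ onto the domain $\Omega_r$ whose fibres are exactly the cosets of $2\pi iK$. So the task is purely algebraic: choose generators of $Z$ whose relations become a coordinate lattice after a bounded change of variables.

## Straightening the relations of $\mathbb Q$

As an additive group, $Z$ is a $\mathbb Q$-vector space, so it is a direct sum of copies of $\mathbb Q$. One copy should be handled first. The group $\mathbb Q$ is generated by $1/n!$, $n\ge1$, and consecutive generators satisfy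
$$\frac1{n!}=(n+1)\frac1{(n+1)!}.$$
With $e_n$ standing for $1/n!$, the relation vectors are $k_n=e_n-(n+1)e_{n+1}$: first $e_1-2e_2$, then $e_2-3e_3$, and so on. We look for a bounded $T$ that carries coordinate vectors to the $k_n$. Sending $e_{n+1}$ to $k_n$ is not possible with a bounded operator, because $\|k_n\|=n+2$. But we have the freedom to choose periods: send $(n+1)e_{n+1}$ to $k_n$, that is,
$$e_{n+1}\mapsto\tfrac1{n+1}e_n-e_{n+1},$$
which has norm at most $2$. This is why $r$ is allowed to vary and to be unbounded. The first $N$ generators are tied by only $N-1$ of these relations. So one coordinate, $e_1$, is left without a period, and this is why $r=\infty$ is allowed.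

Now take a set $B$ of copies. Put $A=B\times\mathbb N$ and
$$k_{b,n}=e_{b,n}-(n+1)e_{b,n+1}\qquad(b\in B,\ n\ge1).$$

**Lemma 2.** There is an isomorphism $T$ of $\ell^1(B\times\mathbb N)$ with $Te_{b,1}=e_{b,1}$ and $T\big((n+1)e_{b,n+1}\big)=k_{b,n}$ for $n\ge1$.

*Proof.* Define $T$ on unit vectors by $Te_{b,1}=e_{b,1}$ and $Te_{b,n+1}=\frac1{n+1}e_{b,n}-e_{b,n+1}$. The images have norm $\le2$, so $T$ extends boundedly. Solving for $e_{b,n+1}$ suggests the inverse: define recursively
$$Se_{b,1}=e_{b,1},\qquad Se_{b,n+1}=\tfrac1{n+1}Se_{b,n}-e_{b,n+1}.$$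
By induction $\|Se_{b,n}\|\le2$, since $\|Se_{b,n+1}\|\le\frac2{n+1}+1\le\frac22+1=2$. So $S$ extends boundedly.

$TS=I$: $TSe_{b,1}=e_{b,1}$, and inductively
$$TSe_{b,n+1}=\tfrac1{n+1}TSe_{b,n}-Te_{b,n+1}=\tfrac1{n+1}e_{b,n}-\big(\tfrac1{n+1}e_{b,n}-e_{b,n+1}\big)=e_{b,n+1}.$$
$ST=I$: $STe_{b,1}=e_{b,1}$, and $STe_{b,n+1}=\frac1{n+1}Se_{b,n}-Se_{b,n+1}=e_{b,n+1}$ by the recursion. $\square$

Next we check that the $k_{b,n}$ generate *all* relations. We do this for a $\mathbb Q$-linear subspace $\Lambda$ of $Z$, not only for $Z$ itself; the extra room is needed to disprove (a). Recall that every $\mathbb Q$-vector space has a $\mathbb Q$-basis (a Hamel basis). For example, $\{1,\sqrt2\}$ is one for $\mathbb Q+\mathbb Q\sqrt2$. A $\mathbb Q$-basis of $\mathbb C$ is uncountable, since finite rational combinations of countably many vectors form a countable set.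

**Lemma 3.** Let $\Lambda\ne0$ be a $\mathbb Q$-linear subspace of a complex Banach space $Z$, and let $B$ be a $\mathbb Q$-basis of $\Lambda$ with $\|b\|\le1$ for $b\in B$. Let $\varphi:\ell^1(B\times\mathbb N)\to Z$ be the bounded $\mathbb C$-linear map with $\varphi(e_{b,n})=b/n!$. Let $L=\mathrm{span}_{\mathbb Z}\{e_{b,n}\}$ and $K=\mathrm{span}_{\mathbb Z}\{k_{b,n}\}$. Then $\varphi(L)=\Lambda$ and $L\cap\ker\varphi=K$.

(Such a $B$ exists: divide each basis vector by a large positive integer. And $\varphi$ is bounded because $\|b/n!\|\le1$.)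

*Proof.* Every rational number is an integer multiple of some $1/n!$, so $\varphi(L)=\mathrm{span}_{\mathbb Z}\{b/n!\}=\mathrm{span}_{\mathbb Q}B=\Lambda$. Also $\varphi(k_{b,n})=\frac b{n!}-(n+1)\frac b{(n+1)!}=0$, so $K\subset L\cap\ker\varphi$.

Conversely, let $\lambda=\sum\lambda_{b,n}e_{b,n}\in L\cap\ker\varphi$, with all occurring indices $n\le N$. Then $\sum_b\big(\sum_n\lambda_{b,n}/n!\big)b=0$ with rational coefficients. By $\mathbb Q$-independence of $B$, $\sum_n\lambda_{b,n}/n!=0$ for each $b$. Modulo $K$,
$$e_{b,n}\equiv(n+1)e_{b,n+1}\equiv(n+1)(n+2)e_{b,n+2}\equiv\dots\equiv\frac{N!}{n!}\,e_{b,N}.$$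
Hence $\lambda\equiv\sum_b\Big(\sum_n\lambda_{b,n}\frac{N!}{n!}\Big)e_{b,N}=0$ modulo $K$, that is, $\lambda\in K$. $\square$

**Example.** Take $Z=\mathbb C$, $\Lambda=\mathbb Q$, $B=\{1\}$, so $\varphi(e_n)=1/n!$ on $\ell^1(\mathbb N)$. Dividing by the relations gives an injective map into $\Omega\times\mathbb C$ that meets each vertical line in a translate of $\mathbb Q$. To fill the line there are two ways: enlarge $\Lambda$ to all of $\mathbb C$, or keep $\Lambda\ne Z$ and let a parameter $s$ run through representatives of the cosets of $\Lambda$. The next proposition does both at once.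

## The bijection built from $Z=c(S)+\Lambda$

**Proposition 4.** Let $S$ be a domain in a Banach space $W$ ($W=\{0\}$ allowed), $Z$ a Banach space, $c:S\to Z$ holomorphic, and $\Lambda\ne0$ a $\mathbb Q$-subspace of $Z$ such that
$$\text{every }z\in Z\text{ has a unique representation }z=c(s)+\lambda,\quad s\in S,\ \lambda\in\Lambda.\tag{2}$$
With $B,\varphi,L,K,T$ as in Lemmas 2 and 3 put $\mathcal X=\ell^1(B\times\mathbb N)$ and

* $E=E_r$ with $r\equiv1$, with range $\Omega\subset\mathcal X$;
* $\tilde E=E_{\tilde r}$ with $\tilde r_{b,1}=\infty$ and $\tilde r_{b,m}=m$ $(m\ge2)$, with range $\tilde\Omega\subset\mathcal X$.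

Let $\mathfrak D=S\times\tilde\Omega\subset X:=W\oplus\mathcal X$ and $\mathfrak D'=\Omega\times Z\subset Y:=\mathcal X\oplus Z$. Then
$$f\big(s,\tilde E(\xi)\big)=\Big(E(T\xi),\ c(s)+\tfrac1{2\pi i}\varphi(T\xi)\Big),\qquad s\in S,\ \xi\in\mathcal X,\tag{3}$$
is a well-defined holomorphic bijection of the domain $\mathfrak D$ onto the domain $\mathfrak D'$. For each $(s,v)\in\mathfrak D$ there are an isomorphism $R$ of $\mathcal X$ and a bounded linear $\psi:\mathcal X\to Z$ with
$$df(s,v)(h,\eta)=\big(R\eta,\ c'(s)h+\psi(R\eta)\big).\tag{4}$$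
Hence $\ker df(s,v)=\ker c'(s)\times\{0\}$, and $\operatorname{ran}df(s,v)$ is the image of $\mathcal X\oplus\operatorname{ran}c'(s)$ under the automorphism $(a,z)\mapsto(a,z+\psi a)$ of $Y$.

*Proof.* $\mathfrak D$ and $\mathfrak D'$ are products of open connected sets by Lemma 1, so they are domains.

**Step 1: translate the fibres of $\tilde E$ and $E$ into $K$ and $L$.** By Lemma 1, $\tilde E(\xi)=\tilde E(\xi')$ if and only if $\xi-\xi'\in2\pi i\,\mathrm{span}_{\mathbb Z}\{m\,e_{b,m}:m\ge2\}$. By Lemma 2, $T$ sends $m\,e_{b,m}$ to $k_{b,m-1}$, so it maps this span bijectively onto $K$. Therefore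
$$\tilde E(\xi)=\tilde E(\xi')\iff T\xi-T\xi'\in2\pi iK,\tag{5}$$
$$E(x)=E(x')\iff x-x'\in2\pi iL.\tag{6}$$

**Step 2: $f$ is well defined.** If $\tilde E(\xi)=\tilde E(\xi')$, then $T\xi-T\xi'\in2\pi iK\subset2\pi iL$, so $E(T\xi)=E(T\xi')$. Also $\varphi(T\xi)=\varphi(T\xi')$, since $\varphi$ vanishes on $K$. So the right side of (3) depends only on $s$ and $\tilde E(\xi)$. It lies in $\Omega\times Z$.

**Step 3: $f$ is holomorphic.** The map $p=\mathrm{id}\times\tilde E:S\times\mathcal X\to\mathfrak D$ is surjective and locally biholomorphic, and $f\circ p$ is holomorphic by (3). Near any point of $\mathfrak D$, $f$ is $f\circ p$ composed with a local inverse of $p$, hence holomorphic.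

**Step 4: $f$ is injective.** Suppose $f(s,\tilde E(\xi))=f(s',\tilde E(\xi'))$. The first components and (6) give $T\xi-T\xi'=2\pi i\lambda$ with $\lambda\in L$. The second components then give
$$c(s)+\varphi(\lambda)=c(s').$$
Here $\varphi(\lambda)\in\Lambda$, so both sides are representations as in (2) of the same element. By uniqueness, $s=s'$ and $\varphi(\lambda)=0$. By Lemma 3, $\lambda\in K$, and by (5), $\tilde E(\xi)=\tilde E(\xi')$.

**Step 5: $f$ is onto $\Omega\times Z$.** Let $(w,z)\in\Omega\times Z$ and choose $x$ with $E(x)=w$. By (2) and $\varphi(L)=\Lambda$ there are $s\in S$, $\lambda\in L$ with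
$$z-\tfrac1{2\pi i}\varphi(x)=c(s)+\varphi(\lambda).$$
Put $x'=x+2\pi i\lambda$ and $\xi=T^{-1}x'$. Then $E(T\xi)=E(x')=w$, and $c(s)+\frac1{2\pi i}\varphi(T\xi)=c(s)+\frac1{2\pi i}\varphi(x)+\varphi(\lambda)=z$.

**Step 6: the derivative.** Let $v=\tilde E(\xi)$ and write $\eta=d\tilde E(\xi)\zeta$, which is possible for every $\eta$ since $d\tilde E(\xi)$ is an isomorphism. The chain rule applied to (3) gives
$$df(s,v)(h,\eta)=\Big(dE(T\xi)T\zeta,\ c'(s)h+\tfrac1{2\pi i}\varphi(T\zeta)\Big).$$
This is (4) with
$$R=dE(T\xi)\,T\,d\tilde E(\xi)^{-1},\qquad\psi=\tfrac1{2\pi i}\,\varphi\circ dE(T\xi)^{-1},$$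
because $R\eta=dE(T\xi)T\zeta$ and so $\psi(R\eta)=\frac1{2\pi i}\varphi(T\zeta)$.

**Step 7: kernel and range.** If the right side of (4) is $0$, then $R\eta=0$, so $\eta=0$ and $c'(s)h=0$; the converse is clear. As $\eta$ runs over $\mathcal X$, $a=R\eta$ runs over all of $\mathcal X$, independently of $h$. So the range is $\{(a,u+\psi a):a\in\mathcal X,\ u\in\operatorname{ran}c'(s)\}$. $\square$

The operator $df(s,v)$ is therefore, up to automorphisms, $c'(s)$ plus an isomorphism. All defects of $df$ come from $c'$.

## Closed range of codimension one: proof of A.1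

Let $Z\ne0$ be a Banach space, for instance $\mathbb C$. Apply Proposition 4 with $W=S=\{0\}$, $c=0$, $\Lambda=Z$. Condition (2) reads $z=0+z$ and is trivially satisfied. Here $X=\mathcal X$ and $Y=X\oplus Z$. By (4), $df(v)$ is injective at every point, and its range is the graph $\{(a,\psi a):a\in\mathcal X\}$. This is closed, being the kernel of the bounded surjection $Y\to Z$, $(a,z)\mapsto z-\psi a$, so $Y/\operatorname{ran}df(v)\cong Z$. For $Z=\mathbb C$ the codimension is $1$. This proves A.1, and with it (b). $\square$

## Curves with rationally independent values: proof of A.2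

To make $df$ lose injectivity we need, by Proposition 4, a map $c$ with $\ker c'(s)\neq0$ that still represents every coset of some $\Lambda$ exactly once. The next lemma produces $\Lambda$ from $c$.

**Lemma 5.** Let $W,Z$ be Banach spaces and $c:W\to Z$ holomorphic and injective with $c(0)=0$, such that $\{c(s):s\in W\setminus\{0\}\}$ is linearly independent over $\mathbb Q$. Then some $\mathbb Q$-subspace $\Lambda\subset Z$ satisfies (2) with $S=W$.

*Proof.* Since $c$ is injective, the family $(c(s))_{s\ne0}$ is independent. Extend it to a $\mathbb Q$-basis of $Z$. Let $q:Z\to W$ be the $\mathbb Q$-linear map that sends $c(s)$ to $s$ for $s\ne0$ and the other basis vectors to $0$. Then $q(c(s))=s$ for all $s\in W$, including $s=0$. Let $\Lambda=\ker q$. For $z\in Z$ and $s\in W$ we have $z-c(s)\in\Lambda$ if and only if $s=q(z)$. So exactly one $s$ works, and it determines $\lambda$. $\square$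

If $W\ne0$, this $\Lambda$ is nonzero, as Proposition 4 requires. Indeed, for $s\ne0$ the vector $c(2s)-2c(s)$ lies in $\ker q$, and it is nonzero by independence of $c(2s)$ and $c(s)$.

Which $c$ should we take? The first injective curve with a critical point that one thinks of is $c(s)=(s^2,s^3)\in\mathbb C^2$. It does not meet the hypothesis of Lemma 5, and no polynomial does. If $c(s)=\sum_{k=1}^dc_ks^k$ is injective, the $d+1$ vectors $(j,j^2,\dots,j^d)\in\mathbb Q^d$, $j=1,\dots,d+1$, are dependent over $\mathbb Q$. A relation $\sum_jq_jj^k=0$ for $k=1,\dots,d$ gives $\sum_jq_jc(js)=0$, a rational dependence among the distinct values $c(s),\dots,c((d+1)s)$. So we must keep infinitely many powers of $s$, and we drop only the first.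

*Proof of A.2.* Let $W=\mathbb C$, $Z=\ell^1(\{2,3,4,\dots\})$ and
$$c(s)=\Big(\frac{s^k}{k!}\Big)_{k\ge2}.$$

**Step 1: $c$ is holomorphic with $c(0)=0$ and $c'(0)=0$.** The $k$-th term has norm $|s|^k/k!$, so the series converges uniformly on bounded sets. It has no constant or linear term.

**Step 2: the nonzero values are independent, even over $\mathbb C$.** Let $s_1,\dots,s_m$ be distinct and nonzero with $\sum_i\alpha_ic(s_i)=0$. Then $\sum_i\alpha_is_i^k=0$ for $k=2,\dots,m+1$. The determinant of this square system is $\prod_is_i^2$ times a Vandermonde determinant, hence nonzero. So all $\alpha_i=0$. In particular $c(s)\ne0$ for $s\neq0$, and $c(s)\ne c(s')$ for distinct nonzero $s,s'$. So $c$ is injective.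

**Step 3: apply the construction.** Lemma 5 and Proposition 4 give a holomorphic bijection $f:\mathfrak D\to\mathfrak D'$ of domains. At any point $(0,v)$,
$$\ker df(0,v)=\ker c'(0)\times\{0\}=\mathbb C\times\{0\},$$
which has dimension $1$. This proves A.2 and disproves (a). $\square$

## A map critical at every point: proof of A.3

Now the kernel should be nonzero at every $s$. We use the cusp $t\mapsto(t^2,t^3)$ in uncountably many coordinates. A vector $s\in\ell^1$ has only countably many nonzero coordinates, so most coordinates of $s$ always sit at the cusp. The cusp gives injectivity with critical points. The independence is supplied by a second map $e$, in the spirit of the exponential series of A.2.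

Let $|A|=2^{\aleph_0}$, $W=\ell^1(A)$, $A'=A\times\{2,3\}$, $\Gamma=\bigsqcup_{k\ge1}A'^k$, $Z=\ell^1(\Gamma)$, and
$$g:\ell^1(A)\to\ell^1(A'),\quad g(s)_{(a,j)}=s_a^j;\qquad e:\ell^1(A')\to Z,\quad e(z)_{(\alpha_1,\dots,\alpha_k)}=\tfrac1{k!}z_{\alpha_1}\cdots z_{\alpha_k};\qquad c=e\circ g.$$

**Step 1: $c$ is holomorphic with $c(0)=0$.** $g$ is the sum of a $2$-homogeneous and a $3$-homogeneous polynomial, bounded by $\|s\|^2$ and $\|s\|^3$. The degree-$k$ part of $e$ is a continuous $k$-homogeneous polynomial of norm $\frac1{k!}\sum|z_{\alpha_1}|\cdots|z_{\alpha_k}|=\|z\|^k/k!$. So $g$, $e$ and $c$ are holomorphic, and all vanish at $0$.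

**Step 2: $g$ is injective.** The map $t\mapsto(t^2,t^3)$ is injective on $\mathbb C$: $t^2=0$ forces $t=0$, and otherwise $t=t^3/t^2$. In particular $g(s)\ne0$ for $s\neq0$.

**Step 3: the values $e(z)$ at distinct nonzero $z$ are independent, even over $\mathbb C$.** Let $z_1,\dots,z_m\in\ell^1(A')$ be distinct and nonzero. The functionals $\ell\in\ell^\infty(A')=\ell^1(A')^*$ with $\ell(z_i)=0$, or with $\ell(z_i)=\ell(z_j)$ for given $i\ne j$, form finitely many proper subspaces. A vector space over $\mathbb C$ is not a finite union of proper subspaces. So there is $\ell=(\ell_\alpha)_{\alpha\in A'}$ with the numbers $\ell(z_i)$ distinct and nonzero. For $k\ge1$ the functional on $Z$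
$$\ell_k(u)=k!\sum_{(\alpha_1,\dots,\alpha_k)\in A'^k}\ell_{\alpha_1}\cdots\ell_{\alpha_k}\,u_{(\alpha_1,\dots,\alpha_k)}$$
is bounded by $k!\,\|\ell\|_\infty^k$, and
$$\ell_k(e(z))=\Big(\sum_\alpha\ell_\alpha z_\alpha\Big)^k=\ell(z)^k.$$
If $\sum_i\beta_ie(z_i)=0$, then $\sum_i\beta_i\ell(z_i)^k=0$ for $1\le k\le m$. The determinant is $\prod_i\ell(z_i)$ times a Vandermonde determinant, hence nonzero, so all $\beta_i=0$.

**Step 4: apply the construction.** By Step 3, $e(z)\ne0$ for $z\ne0$ and $e$ is injective. By Step 2, $c=e\circ g$ is injective, and the $c(s)$ with $s\neq0$ are values of $e$ at distinct nonzero points, hence independent. Lemma 5 and Proposition 4 apply.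

**Step 5: kernel and range of $c'(s)$.** Fix $s\in\ell^1(A)$. Its support is countable, so $A_s:=\{a:s_a=0\}$ is uncountable. We have
$$g'(s)h=\big(2s_ah_a,\ 3s_a^2h_a\big)_{a\in A}.$$
If $h$ is supported in $A_s$, this is $0$; if $h_a\ne0$ for some $a\notin A_s$, it is not. So $\ker c'(s)\supset\ker g'(s)=\ell^1(A_s)$, which is nonseparable. Next, the degree-$1$ part of $e$ is $z\mapsto z$, so the coordinates of $c'(s)h$ indexed by $A'^1$ are those of $g'(s)h$. These vanish at $(a,j)$ for $a\in A_s$. Hence
$$\overline{\operatorname{ran}c'(s)}\subset\{u\in Z:u_{(a,j)}=0\ \text{ for all }a\in A_s,\ j=2,3\}.$$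
So restriction of coordinates maps $Z/\overline{\operatorname{ran}c'(s)}$ onto $\ell^1(A_s\times\{2,3\})$. This image is nonseparable, so $Z/\overline{\operatorname{ran}c'(s)}$ is nonseparable.

**Step 6: transfer to $df$.** By Proposition 4, at every $(s,v)\in\mathfrak D$ the kernel of $df(s,v)$ is $\ker c'(s)\times\{0\}$. The closure of $\operatorname{ran}df(s,v)$ is the image of $\mathcal X\oplus\overline{\operatorname{ran}c'(s)}$ under an automorphism of $Y$, so $Y/\overline{\operatorname{ran}df(s,v)}\cong Z/\overline{\operatorname{ran}c'(s)}$. Both are nonseparable.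

**Step 7: identify $X$ and $Y$.** We have $|\Gamma|=2^{\aleph_0}$. An element of $Z=\ell^1(\Gamma)$ is given by a countable subset of $\Gamma$ and a sequence of complex numbers, so $|Z|=(2^{\aleph_0})^{\aleph_0}=2^{\aleph_0}$. Hence $B\subset Z$ has $|B|\le2^{\aleph_0}$. So $X=\ell^1(A)\oplus\ell^1(B\times\mathbb N)$ and $Y=\ell^1(B\times\mathbb N)\oplus\ell^1(\Gamma)$, with $\ell^1$-sum norms, are $\ell^1$-spaces over sets of cardinality $2^{\aleph_0}$. That is, both are isometric to $\ell^1(\mathbb R)$. This proves A.3. $\square$

## Surjective derivatives: proof of B.1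

In A.2 and A.3, wherever $df(x)$ has a kernel it also fails to be onto. We now show that this is forced: if $A=df(x_0)$ is onto and $Ah=0$ with $h\ne0$, we find a second point where $f$ takes the value $f(x_0)$. We move a distance $t\|h\|$ along the kernel, where $f$ changes only by $O(t^2)$, and then correct by a Newton-type iteration whose total length is also $O(t^2)$, too short to bring us back.

**Step 1: constants.** By the open mapping theorem there is $\kappa>0$ such that every $y\in Y$ is $y=Au$ with $\|u\|\le\kappa\|y\|$. By continuity of $df$ choose $\rho>0$ with $B(x_0,\rho)\subset\mathfrak D$ and $\|df(x)-A\|\le\frac1{2\kappa}$ on $B(x_0,\rho)$. By Fréchet differentiability and $Ah=0$ there is $C$ with $\|f(x_0+th)-f(x_0)\|\le Ct^2$ for small $t>0$. Fix such a $t$, so small that also $t\|h\|+2\kappa Ct^2<\rho$ and $2\kappa Ct^2<t\|h\|$.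

**Step 2: iterate.** Let $x^0=x_0+th$, and inductively $x^{j+1}=x^j+u_j$ with
$$Au_j=f(x_0)-f(x^j),\qquad\|u_j\|\le\kappa\|f(x_0)-f(x^j)\|.$$
We claim that $\|f(x_0)-f(x^j)\|\le2^{-j}Ct^2$ and that all $x^j$ lie in the closed ball of radius $2\kappa Ct^2$ about $x^0$, which lies inside $B(x_0,\rho)$. For $j=0$ this holds. If the claim holds for the indices up to $j$, then $\|u_i\|\le\kappa Ct^22^{-i}$ for $i\le j$. So $\|x^{j+1}-x^0\|\le\sum_{i\le j}\|u_i\|\le2\kappa Ct^2$. By the mean value inequality on the segment $[x^j,x^{j+1}]\subset B(x_0,\rho)$,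
$$\|f(x_0)-f(x^{j+1})\|=\|f(x^{j+1})-f(x^j)-Au_j\|\le\tfrac1{2\kappa}\|u_j\|\le\tfrac12\|f(x_0)-f(x^j)\|.$$

**Step 3: conclude.** The $x^j$ converge to some $x^*$ in that closed ball, $f(x^*)=f(x_0)$, and $\|x^*-x_0-th\|\le2\kappa Ct^2<t\|h\|$. So $x^*\ne x_0$, which contradicts the injectivity of $f$. Thus $A$ is injective, hence bijective, hence an isomorphism. $\square$

## Fredholm derivatives of nonnegative index: proof of B.2

The plan is to split off the part on which $A=df(x)$ is invertible, so that a finite-dimensional injective map is left. By translation let $x=0$, $f(0)=0$, and let $A=df(0)$ be Fredholm. Put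
$$N=\ker A,\quad k=\dim N,\quad X=X_1\oplus N,\quad Y=\operatorname{ran}A\oplus C,\quad m=\dim C\le k,$$
and let $P$ be the projection of $Y$ onto $\operatorname{ran}A$ along $C$.

**Step 1: straighten $Pf$.** Define $G(x_1+n)=(Pf(x_1+n),n)\in\operatorname{ran}A\oplus N$ near $0$. Its derivative at $0$ is $x_1+n\mapsto(Ax_1,n)$, which is invertible because $A:X_1\to\operatorname{ran}A$ is a bijection of Banach spaces. So $G$ is biholomorphic near $0$. If $G(x)=(\rho,n)$, then $Pf(x)=\rho$. Hence
$$f\circ G^{-1}(\rho,n)=\rho+\theta(\rho,n),\qquad\theta\text{ with values in }C.$$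

**Step 2: the finite-dimensional map.** On a small ball about $0$ in $N\cong\mathbb C^k$ consider $n\mapsto\theta(0,n)=f\circ G^{-1}(0,n)\in C\cong\mathbb C^m$. It is holomorphic and injective, because $f$ and $G^{-1}$ are. Its derivative at $0$ is $n\mapsto A\,dG(0)^{-1}(0,n)=An=0$.

**Step 3: conclude.** Suppose $k>0$. If $m<k$, an injective continuous map from an open subset of $\mathbb C^k$ into the proper subspace $\mathbb C^m\subset\mathbb C^k$ contradicts invariance of domain. If $m=k$, the classical theorem says the derivative at $0$ is invertible, but it is $0$, a contradiction. So $k=0$, hence $m=0$, and $A$ is an isomorphism. $\square$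

## Separable $X$: proof of B.4

The example A.1 needed uncountably many sheets over $\Omega$. The last statement shows that with a separable $X$ there are too few: $\mathfrak D$ is covered by countably many small balls, and by Baire's theorem one of their images must have interior. Assume that $X$ is separable and that every $df(x)$ is injective with closed range.

**Step 1: small balls have closed images.** Let $x_0\in\mathfrak D$. Since $df(x_0)$ is injective with closed range, there is $\delta>0$ with $\|df(x_0)h\|\ge2\delta\|h\|$ for all $h$. On a small closed ball $\bar B\subset\mathfrak D$ centered at $x_0$ we have $\|df(x)-df(x_0)\|\le\delta$. By the mean value inequality,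
$$\|f(x)-f(x')\|\ge\|df(x_0)(x-x')\|-\delta\|x-x'\|\ge\delta\|x-x'\|\qquad(x,x'\in\bar B).\tag{7}$$
So if a sequence $f(x_j)$ with $x_j\in\bar B$ converges, then $(x_j)$ is Cauchy and its limit lies in $\bar B$. Hence $f(\bar B)$ is closed in $Y$.

**Step 2: one image contains a ball.** Since $X$ is separable, $\mathfrak D$ is Lindelöf, so countably many such balls have interiors covering $\mathfrak D$. Their images are closed and cover the open set $\mathfrak D'$, which is a Baire space. So some $f(\bar B)$ contains a ball around some $f(x_1)$, $x_1\in\bar B$.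

**Step 3: $df(x_1)$ is an isomorphism.** Let $v\in Y$, let $t>0$ be small, and let $x_t\in\bar B$ satisfy $f(x_t)=f(x_1)+tv$. By (7), $\|x_t-x_1\|\le t\|v\|/\delta$. Fréchet differentiability at $x_1$ gives
$$tv=f(x_t)-f(x_1)=df(x_1)(x_t-x_1)+O(t^2).$$
Dividing by $t$, $\operatorname{dist}(v,\operatorname{ran}df(x_1))=O(t)$. Letting $t\to0$ and using that the range is closed, $v\in\operatorname{ran}df(x_1)$. So $df(x_1)$ is onto. It is injective by hypothesis, hence an isomorphism.

**Step 4: spread over $\mathfrak D$ by connectedness.** Let $I=\{x\in\mathfrak D:df(x)\text{ is an isomorphism}\}$. It is nonempty by Step 3. It is open, because $df$ is norm continuous and the isomorphisms form an open set. It is closed in $\mathfrak D$: let $x_n\in I$, $x_n\to x\in\mathfrak D$. By hypothesis $\|df(x)h\|\ge\delta\|h\|$ for some $\delta>0$. For large $n$ we have $\|df(x_n)h\|\ge\frac\delta2\|h\|$ for all $h$, so $\|df(x_n)^{-1}\|\le2/\delta$. Choose $n$ so large that also $\|df(x)-df(x_n)\|<\delta/2$. Then in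
$$df(x)=df(x_n)\Big(\mathrm{id}+df(x_n)^{-1}\big(df(x)-df(x_n)\big)\Big)$$
the perturbation of the identity has norm less than $1$. By the Neumann series $df(x)$ is invertible, so $x\in I$. Since $\mathfrak D$ is connected, $I=\mathfrak D$.

**Step 5: the inverse.** By the inverse function theorem $f$ is locally biholomorphic. Being a bijection onto $\mathfrak D'$, it has an inverse that coincides near each point of $\mathfrak D'$ with a holomorphic local inverse. So $f^{-1}$ is holomorphic. $\square$
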